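\title{A strongly mixing, uniquely ergodic subshift of finite type in the plane}

\begin{abstract}
We construct a nearest-neighbor subshift of finite type on $\mathbf Z^2$ that carries exactly one translation-invariant probability measure, and we show that this measure is non-atomic and strongly mixing. Hence there is a finite-range energy function whose zero temperature system is uniquely ergodic, strongly mixing and not finite. The configurations are hierarchical tilings by rectangles. Each tile is a square array of tiles of the previous level, displaced by pseudo-random amounts, alternately in the vertical and in the horizontal direction. The displacements turn long-range correlations into ergodic averages, and the hierarchy is enforced by a Turing machine that checks its own rules. No such example exists in dimension one. The example has no periods, zero entropy, rank one along rectangles and simple spectrum.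
\end{abstract}

\section{Introduction}\label{sec:intro}

\subsection{Zero temperature systems and their order}

Let $\mathcal A$ be a finite alphabet and $n\ge1$. The group $\mathbf Z^n$ acts on the compact space $\mathcal A^{\mathbf Z^n}$ (product topology) by the translations $(\sigma_gx)_h=x_{h+g}$. An \emph{invariant measure} is a translation-invariant Borel probability measure. Fix a finite set $F\subset\mathbf Z^n$ and an \emph{energy function} $E\colon\mathcal A^F\to\mathbf R$. The \emph{mean energy} of an invariant measure $\mu$ is $\int E(x|_F)\,d\mu(x)$, the energy per site of a configuration that is typical for $\mu$. The invariant measures form a weak-$*$ compact set on which the mean energy is continuous, so minimizers exist. The \emph{zero temperature system} $X\subset\mathcal A^{\mathbf Z^n}$ defined by $(F,E)$ is the closure of the union of the supports of all minimizers. It is closed and translation-invariant.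

The system is \emph{of finite type} if $E$ is the characteristic function of a set of forbidden patterns on $F$. Let $Y$ be the \emph{subshift of finite type} consisting of all $x$ such that $(\sigma_gx)|_F$ is not forbidden for any $g$. If $Y\ne\varnothing$, then
\begin{equation}\label{eq:sft}
\text{the minimizers are exactly the invariant measures $\mu$ with $\mu(Y)=1$.}
\end{equation}
Indeed, $Y$ carries an invariant measure (a weak-$*$ limit of averages of the point masses at $\sigma_gx$, $x\in Y$, over large cubes), so the minimal mean energy is $0$; and $\mu$ has mean energy $0$ if and only if a forbidden pattern has probability $0$ at the origin, hence at every site.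

Suppose that $X$ is \emph{uniquely ergodic}: it carries exactly one invariant measure $\rho$. Then the energy selects a single statistical state, and one asks how ordered this state is. Four extreme cases are distinguished.
\begin{itemize}
\item[(a)] Periodic: $X$ is finite, the orbit of a periodic array.
\item[(b)] Quasiperiodic: the spectrum is purely discrete and dense.
\item[(c)] Weakly mixing $\rho$, corresponding to purely singular continuous spectrum.
\item[(d)] Strongly mixing $\rho$: $\rho(B\cap\sigma_gC)\to\rho(B)\rho(C)$ as $|g|\to\infty$ for all Borel sets $B,C$. This corresponds roughly to purely absolutely continuous spectrum.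
\end{itemize}
Examples of (a) are easy to obtain: on $\{0,1\}^{\mathbf Z^2}$, forbidding equal neighbors leaves the two checkerboards. Examples of (b) were first obtained by R.~Berger in 1966, with nicer examples by R.~Robinson and others. Examples of (c) are due to S.~Mozes in 1989. The existence of examples of (d) was posed as an open problem.

A single fixed configuration is trivially mixing, and it is the only mixing measure with finite support: if $x$ is an atom with finite orbit and $g\to\infty$ in the stabilizer of $x$, mixing gives $\rho(\{x\})=\rho(\{x\})^2$. So the question reads as follows.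

\medskip
\noindent\textbf{Question.} \emph{Are there $n\ge2$, $\mathcal A$, $F$ and $E$ such that the zero temperature system $X$ is uniquely ergodic and its invariant measure is strongly mixing and not supported on a finite set?}

\subsection{Results}

The answer is yes, already for $n=2$ and for systems of finite type. A subshift of finite type on $\mathbf Z^2$ is \emph{nearest-neighbor} if it is defined by lists of allowed pairs of letters for horizontally and for vertically adjacent sites.

\begin{theorem}\label{thm:main}
There are a finite alphabet $\mathcal A$ and a nonempty nearest-neighbor subshift of finite type $X_0\subset\mathcal A^{\mathbf Z^2}$ that has exactly one invariant measure $\rho$. This $\rho$ is strongly mixing for the $\mathbf Z^2$-action and non-atomic. Hence, with $E$ the characteristic function of the forbidden patterns, the zero temperature system $X=\operatorname{supp}\rho$ is an example of \textup{(d)}.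
\end{theorem}

\begin{theorem}\label{thm:compl}
\textup{(1)} For $n=1$ no example exists, so $n=2$ is the least possible dimension.
\textup{(2)} In Theorem~\ref{thm:main}, no configuration of $X_0$ has a nonzero period, $X_0$ has zero topological entropy, and $\rho$ has rank one along rectangles and simple spectrum.
\end{theorem}

The terms in part (2) are recalled in Section~\ref{sec:compl}. We claim nothing about $n\ge3$, nor about absolute continuity of the spectrum; (d) means strong mixing.

\subsection{Two reasons to expect the opposite answer}

The first reason is dimension one, where unique ergodicity forces case (a).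

\begin{proof}[Proof of Theorem~\ref{thm:compl}(1)]
Translating and enlarging $F$ does not change mean energies, so let $F=\{0,\dots,L-1\}$ with $L\ge2$. Consider the directed graph with vertex set $\mathcal A^{L-1}$ and one edge for each word in $\mathcal A^L$, leading from its prefix to its suffix. The $F$-marginal of an invariant measure $\mu$ is a nonnegative weight of total mass $1$ on the edges, and it is a circulation: the weight entering a vertex and the weight leaving it both equal the $\mu$-probability of that word of length $L-1$. A nonzero nonnegative circulation has a simple cycle in its support (follow edges of positive weight until a vertex repeats); subtracting the largest possible multiple of this cycle shrinks the support. By induction the marginal is a convex combination of uniform measures on simple cycles. The mean energy is a linear function of the marginal, so it is at least the least mean of $E$ over a simple cycle. This value is attained by the uniform measure on the periodic orbit that runs around a minimizing cycle. That measure is a minimizer, so it lives on $X$; if $X$ is uniquely ergodic, it equals $\rho$,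 and $\rho$ has finite support.
\end{proof}

The second reason is the tension between the two demands. Mixing measures are plentiful when the energy constrains little: for $E=0$ every product measure with identical factors is a mixing minimizer, but uniqueness fails. A natural way to force uniqueness without periodicity is a hierarchy of larger and larger blocks, and a hierarchy tends to create long-range order. Suppose that each $x$ determines, equivariantly, a partition of $\mathbf Z^2$ into squares of side $\ell\ge2$ aligned along a translate of $\ell\mathbf Z^2$. Let $B$ be the event that $0$ is a lower-left corner. Then $\rho(B\cap\sigma_gB)=\rho(B)=\ell^{-2}$ for all $g\in\ell\mathbf Z^2$, and mixing fails.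

Our hierarchy avoids this. The relative position of two blocks of level $m$ fluctuates over a range that grows with $m$, and this produces mixing as in Ornstein's rank-one constructions. The price is that the rule which builds one level from the previous one changes with the level, while only finitely many local rules are available. This is resolved by self-simulation.

\subsection{Plan of the paper}

Section~\ref{sec:hier} describes the geometry of the hierarchy, states in Theorem~\ref{thm:hier} the three properties of $X_0$ that the ergodic theory needs, and shows the mixing mechanism in the simplest case. Sections~\ref{sec:freq}--\ref{sec:compl} derive Theorems~\ref{thm:main} and~\ref{thm:compl}(2) from Theorem~\ref{thm:hier}. Sections~\ref{sec:types}--\ref{sec:recog} construct $X_0$ and prove Theorem~\ref{thm:hier}; they can be read directly after Section~\ref{sec:hier}.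

Elements of $\mathbf Z^2$ are called \emph{cells}; intervals in descriptions of rectangles are intervals of integers. We write $[\,\cdot\,]$ for the indicator of a statement ($1$ if true, $0$ if false), $\{t\}$ for the fractional part of $t$, $\mathbf e_1,\mathbf e_2$ for the standard basis of $\mathbf Z^2$, $|g|_\infty$ for the maximum norm, and $(U_gh)(x)=h(\sigma_gx)$. A function is \emph{local} if it depends on finitely many coordinates.

\section{Displaced hierarchies}\label{sec:hier}

\subsection{Frames and lengths}

The direction of displacement alternates with the level, so we use coordinates that alternate too. For even $m\ge0$ let $\alpha_m$ be the horizontal and $\beta_m$ the vertical direction; for odd $m$ the reverse. Thus $\alpha_{m+1}=\beta_m$ and $\beta_{m+1}=\alpha_m$. Coordinates \emph{in the $m$-frame} are ($\alpha_m$-coordinate, $\beta_m$-coordinate), and $\mathbf b_m$ is the unit vector in direction $\beta_m$: $\mathbf b_m=\mathbf e_2$ for even $m$ and $\mathbf b_m=\mathbf e_1$ for odd $m$. At level $m$ we draw $\alpha_m$ horizontally and $\beta_m$ vertically, and use the words left, right, top, bottom accordingly.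 For odd $m$ this is the transposed picture; transposition preserves lower-left corners.

For $m\ge1$ put $N_m=4^m$ and $s_m=m$, and define the \emph{displacements}, for $0\le i<N_m$, by
\begin{equation}\label{eq:a}
a_m(i,j)=\Big\lfloor(s_m+1)\Big\{\frac{i^3+j^3}{8^m}\Big\}\Big\rfloor\quad(1\le j\le N_m-1),\qquad a_m(i,0)=a_m(i,N_m)=0 .
\end{equation}
They take values in $\{0,\dots,s_m\}$. The hierarchy starts at an even level $c\ge10$, to be fixed later. Put
\[
H_c=W_c=4^c,\qquad H_{m+1}=N_mW_m,\qquad W_{m+1}=N_m(H_m+s_m)\qquad(m\ge c).
\]
By induction $H_m,W_m\ge4^m$. The ratio $r_m=W_m/H_m$ satisfies $r_{m+1}=(1+s_m/H_m)/r_m$, so $|\log r_m|\le\sum_{k\ge c}k4^{-k}<\log2$ and $\frac12\le W_m/H_m\le2$. With $\lambda_m=\min(H_m,W_m)$ and $L_m=\max(W_m+1,H_m+2s_m+1)$ we obtain, for $m\ge c$,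
\begin{equation}\label{eq:len}
4^m\le\lambda_m,\quad L_m\le4\lambda_m,\quad\lambda_{m+1}\ge4^m\lambda_m,\quad(W_m+1)(H_m+2s_m+1)\le2H_mW_m .
\end{equation}

\subsection{The hierarchy}

A tile of level $m$ is a rectangle of $\alpha_m$-length $W_m+q$ and $\beta_m$-length $H_m+p$, with $q\in\{0,1\}$ and $0\le p\le2s_m+1$. A tile of level $m+1$ with parameters $p',q'$ is an array of $N_m\times N_m$ tiles of level $m$ (Figure~\ref{fig:tile}). The tiles $(i,0),\dots,(i,N_m-1)$ form a \emph{stack}, in which tile $(i,j)$ starts at height $j(H_m+s_m)+a_m(i,j)$; the variable extra height $p$ fills the gaps. The parent must itself have variable $\beta_{m+1}$-length, and $\beta_{m+1}=\alpha_m$; it obtains its extra length $p'$ by widening its first $p'$ stacks by one. This is the origin of $q$. Its extra $\alpha_{m+1}$-length $q'$ is added to the top tile of every stack. No further parameter is needed.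

\begin{figure}[ht]
\centering
\begin{tikzpicture}[scale=0.22]
\foreach \xx/\ww/\lo/\hi in {0/6/0/7,0/6/7/12,0/6/12/20,0/6/20/25,6/6/0/8,6/6/8/14,6/6/14/19,6/6/19/25,12/5/0/6,12/5/6/13,12/5/13/19,12/5/19/25,17/5/0/8,17/5/8/12,17/5/12/19,17/5/19/25}{
\fill[gray!30] (\xx,\hi-4) rectangle (\xx+5,\hi);
\draw (\xx,\lo) rectangle (\xx+\ww,\hi);
\fill (\xx+0.5,\hi-3.5) circle (0.25);}
\draw[very thick] (0,0) rectangle (22,25);
\draw[->] (0,-1.5) -- (6,-1.5) node[right] {$\alpha_m$};
\draw[->] (-1.5,0) -- (-1.5,6) node[above] {$\beta_m$};
\end{tikzpicture}
\caption{A tile of level $m+1$ as an array of tiles of level $m$, drawn with small illustrative values: $4\times4$ tiles, $W_m=5$, $H_m=4$, $s_m=2$, and arbitrarily chosen displacements in $\{0,1,2\}$. The parent has $p'=2$, so its first two stacks are one cell wider, and $q'=1$, so every stack has height $4\cdot(4+2)+1$. Each tile contains a shaded $W_m\times H_m$ rectangle in its upper left corner; the dot marks the lower-left cell of that rectangle, the anchor.}\label{fig:tile}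
\end{figure}

The \emph{generic addresses} of level $m$ form the set
\[
G_m=\{(i,j):2^m+1\le i,j\le N_m-2\}.
\]
Each coordinate misses $2^m+2$ values, so at most $2(2^m+2)N_m\le\delta_mN_m^2$ of the $N_m^2$ addresses are not generic, where $\delta_m=4\cdot2^{-m}$.

\begin{theorem}[Hierarchy]\label{thm:hier}
There are an even integer $c\ge10$, a constant $C$, a finite alphabet $\mathcal A$, a nonempty nearest-neighbor subshift of finite type $X_0\subset\mathcal A^{\mathbf Z^2}$ and, for each $m\ge c$,
\begin{itemize}
\item a set $\mathcal T_m$ of at most $2^{3Cm+2}$ \emph{types}, with maps $p\colon\mathcal T_m\to\{0,\dots,2s_m+1\}$ and $q\colon\mathcal T_m\to\{0,1\}$,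
\item for each $\theta\in\mathcal T_m$ a pattern $\Pi_\theta$ with letters in $\mathcal A$ on the rectangle $\operatorname{Rect}(\theta)=[0,W_m+q(\theta))\times[0,H_m+p(\theta))$ of the $m$-frame,
\item a map $\operatorname{Child}_m\colon\mathcal T_{m+1}\times\{0,\dots,N_m-1\}^2\to\mathcal T_m$,
\end{itemize}
with the following properties. An \emph{$m$-tile of type $\theta$} of $x\in X_0$ is a translate of $\operatorname{Rect}(\theta)$ on which $x$ shows $\Pi_\theta$, together with the label $\theta$.
\begin{itemize}
\item[(H1)] For every $x\in X_0$ and $m\ge c$, each cell lies in exactly one $m$-tile of $x$.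
\item[(H2)] An $(m+1)$-tile of type $\theta'$ is the disjoint union of $N_m^2$ $m$-tiles, its \emph{children}. The child with \emph{address} $(i,j)$ has type $\theta=\operatorname{Child}_m(\theta';i,j)$, its lower-left cell lies, relative to that of the parent and in the $m$-frame, at
\begin{equation}\label{eq:pos}
\big(iW_m+\min(i,p(\theta')),\ j(H_m+s_m)+a_m(i,j)\big),
\end{equation}
and $q(\theta)=[i<p(\theta')]$, $p(\theta)=s_m+a_m(i,j+1)-a_m(i,j)+q(\theta')[j=N_m-1]$.
\item[(H3)] If an $m$-tile has address $(i,j)\in G_m$ and its parent has address in $G_{m+1}$, then its type is a function $\theta^*_m(i,j)$ of $m,i,j$ alone.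
\end{itemize}
\end{theorem}

By (H1) and (H2), every $m$-tile is a child of exactly one $(m+1)$-tile. By definition, the $m$-tiles of $\sigma_gx$ are those of $x$ translated by $-g$, and the event that a given cell is the lower-left cell of an $m$-tile of type $\theta$ is clopen in $X_0$. We write $p(P),q(P)$ for the parameters of the type of a tile $P$. If $P$ is an $m$-tile with parent $Q$ and address $(i,j)\in G_m$, then $i>2^m>2s_{m+1}+1\ge p(Q)$ and $j\ne N_m-1$, so (H2) gives
\begin{equation}\label{eq:generic}
\min(i,p(Q))=p(Q),\qquad q(P)=0,\qquad p(P)=s_m+a_m(i,j+1)-a_m(i,j).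
\end{equation}

\begin{corollary}\label{cor:aper}
No $x\in X_0$ has a nonzero period.
\end{corollary}

\begin{proof}
Let $\sigma_vx=x$ with $v\ne0$, and choose $m$ with $4^m>|v|_\infty$. If $P$ is an $m$-tile of $x$, so is $P+v$. Both sides of $P$ have length at least $4^m$, so $P+v$ meets $P$ without being equal to it. This contradicts (H1).
\end{proof}

The extra length $p$ of a tile is produced by its first $p$ stacks of children. Seen from a point shifted by $p$ in direction $\beta_m$, all later stacks are at positions that do not depend on $p$. So the natural reference point of an $m$-tile $P$ with lower-left cell $z_P$ is its \emph{anchor} $\mathbf a_P=z_P+p(P)\mathbf b_m$. In the $m$-frame,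
\[
P-\mathbf a_P=[0,W_m+q(P))\times[-p(P),H_m)\ \supset\ R_m:=[0,W_m)\times[0,H_m).
\]

\subsection{Why displacements mix: one lag, by hand}\label{sec:model}

Fix a level $M$ and drop it from the notation. Lemma~\ref{lem:univ} will show that all $M$-tiles $P$ show the same pattern on most of $\mathbf a_P+R$. Let us idealize: assume this on all of $\mathbf a_P+R$, and ignore cells near the boundaries. Then for local $f,h$ there are functions $\tilde f,\tilde h$ on $R$ with $f(\sigma_{\mathbf a_P+\xi}x)=\tilde f(\xi)$ and $h(\sigma_{\mathbf a_P+\xi}x)=\tilde h(\xi)$ for every $M$-tile $P$.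

Take the lag $g=(H+s)\mathbf b$. By (H2) the anchor of the tile $P$ with address $(i,j)$, $j<N-1$, is at height $j(H+s)+s+a(i,j+1)$ in its stack. If $P'$ is the next tile of the stack, then $g$ carries $\mathbf a_P+\xi$ to $\mathbf a_{P'}+\xi-d\,\mathbf b$ with $d=a(i,j+2)-a(i,j+1)$. Averaging $f(\sigma_yx)h(\sigma_{y+g}x)$ over the cells $y$ of an $(M+1)$-tile gives
\[
\frac1{HW}\sum_\xi\tilde f(\xi)\sum_d\nu(d)\,\tilde h(\xi-d\,\mathbf b)\ \approx\ \int f\,\psi\,d\rho,\qquad\psi=\sum_d\nu(d)\,U_{-d\mathbf b}h,
\]
where $\nu$ is the distribution of $d$ over the addresses. The correlation at a long lag has become the correlation of $f$ with an average of short translates of $h$.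

Suppose the pair $(a(i,j+1),a(i,j+2))$ is uniformly distributed on $\{0,\dots,s\}^2$. For $s=0$ we get $\psi=h$: the lag $g$ acts almost as the identity. For $s=1$ the four pairs give $d=0,1,-1,0$, so $\psi=\frac14(U_{\mathbf b}h+2h+U_{-\mathbf b}h)$. In general $\nu$ is the triangular distribution
\begin{equation}\label{eq:tri}
\bar\nu_s(d)=\frac{\max(0,s+1-|d|)}{(s+1)^2},\qquad\text{and}\qquad\psi=A_s^*A_sh,\quad A_s=\frac1{s+1}\sum_{u=0}^sU_{u\mathbf b}.
\end{equation}
Thus $\|\psi\|_2\le\|A_sh\|_2$. If $\sigma_{\mathbf b}$ is ergodic and $\int h\,d\rho=0$, this tends to $0$ as $s\to\infty$ by the mean ergodic theorem. Bounded $s$ would not do: for $f=h=1_B$ the correlation is $\|A_s1_B\|_2^2\ge\rho(B)/(s+1)$ (keep the diagonal terms), which exceeds $\rho(B)^2$ when $0<\rho(B)<1/(s+1)$.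

Four things remain. The idealization has to be justified (Sections~\ref{sec:freq} and~\ref{sec:corr}); this needs $\delta_M\to0$ and $s_M/H_M\to0$. An arbitrary lag joins tile $(i,j)$ to tile $(i+k,j+l)$, so equidistribution is needed uniformly in $(k,l)$ (Section~\ref{sec:equi}). The single transformations $\sigma_{\mathbf e_1},\sigma_{\mathbf e_2}$ must be shown to be ergodic, and this is where the alternation of directions enters (Section~\ref{sec:mix}). Finally, local rules must enforce a hierarchy with $s_m\to\infty$ (Sections~\ref{sec:types}--\ref{sec:recog}).

\section{Frequencies and the universal pattern}\label{sec:freq}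

In Sections~\ref{sec:freq}--\ref{sec:compl}, $X_0$ is as in Theorem~\ref{thm:hier}.

\subsection{Unique ergodicity}

Let $\mu$ be an invariant measure on $X_0$. For $m\ge c$ and $\theta\in\mathcal T_m$ let $D_m(\theta)$ be the $\mu$-probability that $0$ is the lower-left cell of an $m$-tile of type $\theta$, and $D_m=\sum_\theta D_m(\theta)$. For sets $A_\theta\subset\operatorname{Rect}(\theta)$, invariance and (H1) give the counting formula
\begin{equation}\label{eq:count}
\mu\big(0\text{ lies in an $m$-tile $P$ of some type $\theta$ with }-z_P\in A_\theta\big)=\sum_\theta D_m(\theta)|A_\theta| ,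
\end{equation}
because the event is the disjoint union, over $\theta$ and $v\in A_\theta$, of the events that $-v$ is the lower-left cell of an $m$-tile of type $\theta$. With $A_\theta=\operatorname{Rect}(\theta)$ the left side is $1$, so by \eqref{eq:len}
\begin{equation}\label{eq:D}
H_mW_mD_m\le1\le(H_m+2s_m+1)(W_m+1)D_m\le2H_mW_mD_m ,
\end{equation}
and $D_mH_mW_m\to1$ as $m\to\infty$.

\begin{proposition}\label{prop:ue}
$X_0$ has exactly one invariant measure $\rho$. It is ergodic for the $\mathbf Z^2$-action and non-atomic.
\end{proposition}

\begin{proof}
An invariant measure exists since $X_0$ is nonempty and compact. Let $\mu$ be one. The idea is that all chains of addresses are equally likely, and that by (H3) a long chain determines the type with high probability.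

Let $c\le n\le M$. The \emph{chain} $(\mathbf i_n,\dots,\mathbf i_M)$ of an $n$-tile lists the addresses of the tiles of levels $n,\dots,M$ that contain it. By (H2), an $(M+1)$-tile of type $\theta$ contains exactly one $n$-tile with a given chain, and the offset of its lower-left cell depends only on $\theta$ and the chain. By \eqref{eq:count} at level $M+1$ with one-point sets $A_\theta$, the event that $0$ is the lower-left cell of an $n$-tile with a given chain has measure $D_{M+1}$. Summing over chains,
\begin{equation}\label{eq:Dprod}
D_n=D_{M+1}\prod_{k=n}^MN_k^2 .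
\end{equation}
Since $D_{M+1}H_{M+1}W_{M+1}\to1$, we get $D_n=\lim_M(H_{M+1}W_{M+1})^{-1}\prod_{k=n}^MN_k^2$, which does not depend on $\mu$.

Now use chains $(\mathbf i_n,\dots,\mathbf i_{M+1})$. If $\mathbf i_M\in G_M$ and $\mathbf i_{M+1}\in G_{M+1}$, the $M$-tile has type $\theta^*_M(\mathbf i_M)$ by (H3), and then (H2) determines the type of the $n$-tile from the chain. Let $k_M(\theta)$ be the number of such chains that result in the type $\theta\in\mathcal T_n$. The other chains form a fraction at most $\delta_M+\delta_{M+1}$ of all chains, so their total measure is at most $D_n(\delta_M+\delta_{M+1})$. Hence $|D_n(\theta)-D_{M+2}\,k_M(\theta)|\le D_n(\delta_M+\delta_{M+1})\to0$ as $M\to\infty$, and $D_n(\theta)$ does not depend on $\mu$.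

Let $Y$ be a cylinder set determined by the coordinates in $[-R,R]^2$. Call a cell $v$ of an $n$-tile interior if $v+[-R,R]^2$ lies in the tile. If $0$ is an interior cell, the type and the position of $0$ in the tile decide whether $x\in Y$. A tile has at most $4RL_n\le16R\lambda_n$ other cells, so by \eqref{eq:count} and \eqref{eq:D} the origin is not interior with probability at most $16R\lambda_n/(H_nW_n)\le16R\,4^{-n}$. Therefore $\mu(Y)$ is within $16R\,4^{-n}$ of $\sum_\theta D_n(\theta)|A_\theta|$, where $A_\theta$ is the set of interior cells of $\Pi_\theta$ at which $Y$ occurs. Letting $n\to\infty$ shows that $\mu(Y)$ does not depend on $\mu$, and cylinder sets determine a Borel measure.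

Conditioning $\rho$ on an invariant set of measure strictly between $0$ and $1$ would give a second invariant measure, so $\rho$ is ergodic. All points in the orbit of an atom have the same mass, so the orbit is finite and the atom has a nonzero period, contrary to Corollary~\ref{cor:aper}.
\end{proof}

From now on $D_m$ refers to $\rho$.

\subsection{All tiles of a level look almost alike}

Property (H3) needs two consecutive generic addresses, so we look at grandchildren.

\begin{lemma}\label{lem:univ}
For $M\ge c+2$ there are a set $\mathcal G_M\subset R_M$ and a map $w_M\colon\mathcal G_M\to\mathcal A$ such that $x_{\mathbf a_P+\xi}=w_M(\xi)$ for every $x\in X_0$, every $M$-tile $P$ of $x$ and every $\xi\in\mathcal G_M$. For $r\ge0$ the set $\mathcal G_M^{(r)}=\{\xi:\xi+[-r,r]^2\subset\mathcal G_M\}$ satisfies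
\[
|R_M\setminus\mathcal G_M^{(r)}|\le\eta_M(r)\,|R_M|,\qquad\eta_M(r)=\delta_{M-1}+\delta_{M-2}+(4r+2M)4^{2-M}.
\]
\end{lemma}

\begin{proof}
Consider the child of $P$ with address $(i,j)\in G_{M-1}$. By \eqref{eq:pos} and \eqref{eq:generic}, its lower-left cell lies, relative to $z_P$, at $iW_{M-1}+p(P)$ in direction $\alpha_{M-1}=\beta_M$ and at $j(H_{M-1}+s_{M-1})+a_{M-1}(i,j)$ in direction $\alpha_M$. Relative to $\mathbf a_P$ the term $p(P)$ disappears, so the position does not depend on $P$. By \eqref{eq:generic}, neither do the parameters $p$ and $q=0$ of the child. Relative to $\mathbf a_P$, the child ends at $(i+1)W_{M-1}\le H_M$ in direction $\beta_M$, and at $(j+1)(H_{M-1}+s_{M-1})+a_{M-1}(i,j+1)\le(j+2)(H_{M-1}+s_{M-1})\le W_M$ in direction $\alpha_M$. So it lies in $\mathbf a_P+R_M$. A grandchild with address in $G_{M-2}$ inside this child has a type that depends only on its address, by (H3), and a position in the child that depends only on its address and the child's $p$, by \eqref{eq:pos}. Let $\mathcal G_M$ be the union of the rectangles of all these grandchildren, relative to $\mathbf a_P$, and let $w_M$ be given by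 the patterns of their types.

Put $t=4^{2-M}$. If $2rt>1$, then $\eta_M(r)>1$ and there is nothing to prove. Otherwise each grandchild contributes at least $(W_{M-2}-2r)(H_{M-2}-2r)\ge W_{M-2}H_{M-2}(1-2rt)^2$ cells to $\mathcal G_M^{(r)}$, and there are at least $(1-\delta_{M-1})(1-\delta_{M-2})N_{M-1}^2N_{M-2}^2$ of them. Applying the recursion for the lengths twice,
\[
|R_M|=N_{M-1}^2N_{M-2}^2\Big(W_{M-2}+\frac{s_{M-1}}{N_{M-2}}\Big)(H_{M-2}+s_{M-2})\le N_{M-1}^2N_{M-2}^2W_{M-2}H_{M-2}(1+Mt)^2 .
\]
So $|\mathcal G_M^{(r)}|/|R_M|\ge(1-\delta_{M-1})(1-\delta_{M-2})(1-2rt)^2(1+Mt)^{-2}$. Now $(1+Mt)^{-2}\ge1-2Mt\ge0$, and $\prod(1-t_k)\ge1-\sum t_k$ for $t_k\in[0,1]$; the bound follows.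
\end{proof}

\section{The correlation estimate}\label{sec:corr}

We now carry out the computation of Section~\ref{sec:model} for an arbitrary lag, with error terms. For $g\in\mathbf Z^2$ let $\mathcal E_M(g)$ be the event that $0$ and $g$ lie in distinct $M$-tiles of the same $(M+1)$-tile, and for bounded $f,h$ put
\[
I_M(g)=\int_{\mathcal E_M(g)}f\cdot U_gh\,d\rho .
\]
For $(k,l)\in\mathbf Z^2\setminus\{0\}$ let $J_{k,l}=\{(i,j):(i,j)\in G_M,\ (i+k,j+l)\in G_M\}$ and, on $J_{k,l}$,
\[
d_{k,l}(i,j)=a_M(i+k,j+l+1)-a_M(i,j+1)\in[-s_M,s_M].
\]
If $J_{k,l}\ne\varnothing$, let $\nu_{k,l}$ be the distribution of $d_{k,l}$ under the uniform measure on $J_{k,l}$, and $\psi_{k,l}=\sum_d\nu_{k,l}(d)U_{-d\mathbf b_M}h$. These objects depend on $M$.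

\begin{proposition}\label{prop:corr}
For each $R\ge0$ there are numbers $\varepsilon_M(R)\to0$ $(M\to\infty)$ such that, for all $f,h$ with $|f|,|h|\le1$ that depend only on the coordinates in $[-R,R]^2$, all $M\ge c+2$ and all $g\in\mathbf Z^2$,
\[
|I_M(g)|\le9\sqrt2\,\max_{(k,l)\ne0,\ J_{k,l}\ne\varnothing}\frac{|J_{k,l}|}{N_M^2}\,\|\psi_{k,l}\|_{L^2(\rho)}+\varepsilon_M(R).
\]
\end{proposition}

\begin{proof}
Write $N,H,W,s,\mathbf b$ without the index $M$, and work in the $M$-frame, $g=(g_\alpha,g_\beta)$.

\emph{Reduction to one parent.} Split $\mathcal E_M(g)$ according to the position $y$ of the origin relative to the lower-left cell of its $(M+1)$-tile, and translate that cell to $0$. By invariance, $I_M(g)$ is the integral of $S(x)=\sum_yf(\sigma_yx)h(\sigma_{y+g}x)$ over the event that $0$ is the lower-left cell of an $(M+1)$-tile $Q$; the sum runs over $y\in Q$ such that $y+g$ lies in $Q$ but in another $M$-tile. The event has measure $D_{M+1}=D_M/N^2\le1/(N^2HW)$ by \eqref{eq:Dprod} and \eqref{eq:D}. So $|I_M(g)|\le\sup|S|/(N^2HW)$.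

\emph{At most nine relative positions.} Write $S=\sum_{(k,l)\ne0}S^{k,l}$, where $S^{k,l}$ collects the $y$ in a child $P$ with address $(i,j)$ such that $y+g$ lies in the child $P'$ with address $(i+k,j+l)$. By \eqref{eq:pos}, $z_{P'}-z_P$ differs from $(kW,l(H+s))$ by at most $p(Q)\le2s_{M+1}+1$ in the first and at most $s$ in the second coordinate. The offsets of $y$ in $P$ and of $y+g$ in $P'$ differ by at most $W$ and $H+2s$. So $S^{k,l}$ is empty unless
\[
|g_\alpha-kW|\le W+2s_{M+1}+1<\tfrac32W,\qquad|g_\beta-l(H+s)|\le H+3s<\tfrac32(H+s).
\]
An open interval of length $3$ contains at most three integers, so at most nine pairs $(k,l)$ occur. Fix one and put $J=J_{k,l}$.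

\emph{Non-generic pairs.} At most $2\delta_MN^2$ addresses $(i,j)\notin J$ have both $(i,j)$ and $(i+k,j+l)$ in the array. By \eqref{eq:len} each tile has at most $2HW$ cells, so these addresses contribute at most $4\delta_MN^2HW$.

\emph{Generic pairs.} For an address $(i,j)\in G_M$, \eqref{eq:pos} and \eqref{eq:generic} place the anchor at $(iW+p(Q),\ j(H+s)+s+a_M(i,j+1))$. So for $(i,j)\in J$ and $d=d_{k,l}(i,j)$ we have $\mathbf a_{P'}-\mathbf a_P=(kW,\ l(H+s)+d)$. With $v=g-(kW,l(H+s))$,
\[
y=\mathbf a_P+\xi\quad\text{implies}\quad y+g=\mathbf a_{P'}+\xi+v-d\,\mathbf b .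
\]
By Lemma~\ref{lem:univ} there are functions $\tilde f,\tilde h$ on $\mathbf Z^2$, bounded by $1$ and vanishing outside $\mathcal G_M^{(R)}$, such that $f(\sigma_{\mathbf a_{P''}+\xi}x)=\tilde f(\xi)$ and $h(\sigma_{\mathbf a_{P''}+\xi}x)=\tilde h(\xi)$ for $\xi\in\mathcal G_M^{(R)}$ and every $M$-tile $P''$ of every $x\in X_0$. If $\xi$ and $\xi+v-d\,\mathbf b$ both lie in $\mathcal G_M^{(R)}$, then $y\in P$ and $y+g\in P'$; these $y$ contribute exactly $\sum_\xi\tilde f(\xi)\tilde h(\xi+v-d\,\mathbf b)$. For the other $y$, either $y\in P\setminus(\mathbf a_P+\mathcal G_M^{(R)})$ or $y+g\in P'\setminus(\mathbf a_{P'}+\mathcal G_M^{(R)})$. Since $q(P)=q(P')=0$, each of these two sets has at most $\eta_M(R)HW+(2s+1)W$ cells. Summing over $J$, the main terms add up to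
\[
|J|\sum_\xi\tilde f(\xi)\sum_d\nu_{k,l}(d)\,\tilde h(\xi+v-d\,\mathbf b).
\]
By the Cauchy--Schwarz inequality its modulus is at most $|J|(HW)^{1/2}\Phi^{1/2}$, where
\[
\Phi=\sum_{\xi'\in\mathbf Z^2}|\tilde\psi(\xi')|^2,\qquad\tilde\psi(\xi')=\sum_d\nu_{k,l}(d)\,\tilde h(\xi'-d\,\mathbf b).
\]
The unknown offset $v$ has disappeared; this makes the estimate uniform in $g$.

\emph{From $\Phi$ to the $L^2$-norm.} If $\xi'\in\mathcal G_M^{(R+s)}$ and $|d|\le s$, then $\xi'-d\,\mathbf b\in\mathcal G_M^{(R)}$, so $\tilde\psi(\xi')=\psi_{k,l}(\sigma_{\mathbf a_{P''}+\xi'}x)$ for every $M$-tile $P''$ of every $x$. For $\xi'\in R_M$ the events ``$0=\mathbf a_{P''}+\xi'$ for some $M$-tile $P''$'' are disjoint and have measure $D_M$ by \eqref{eq:count}. Hence $\|\psi_{k,l}\|_2^2\ge D_M\sum_{\xi'\in\mathcal G_M^{(R+s)}}|\tilde\psi(\xi')|^2$, and $D_M\ge1/(2HW)$ by \eqref{eq:D}. The other $\xi'$ with $\tilde\psi(\xi')\ne0$ lie in $R_M+[-s,s]\mathbf b$; there are at most $\eta_M(R+s)HW+2sW$ of them, and $|\tilde\psi|\le1$. So $\Phi\le HW\big(2\|\psi_{k,l}\|_2^2+\eta_M(R+s)+2s/H\big)$.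

Altogether,
\[
\frac{|S^{k,l}|}{N^2HW}\le\sqrt2\,\frac{|J|}{N^2}\|\psi_{k,l}\|_2+\Big(\eta_M(R+s)+\frac{2s}H\Big)^{1/2}+4\delta_M+2\eta_M(R)+\frac{2(2s+1)}H,
\]
without the first term if $J=\varnothing$. Let $\varepsilon_M(R)$ be nine times the sum of the last four terms. It tends to $0$ because $\eta_M(R+M)$, $\delta_M$ and $s_M/H_M$ do.
\end{proof}

\section{Equidistribution of the displacements}\label{sec:equi}

We must show that $\nu_{k,l}$ is close to the triangular distribution for all $(k,l)\ne0$ at once, except when $J_{k,l}$ is too small to matter. Since $a_M$ is read off from a phase $\varphi(i,j)$ modulo $1$, this requires that the difference $\varphi(i+k,j+l)-\varphi(i,j)$ be equidistributed for every shift. A linear phase fails, because the difference is constant. A quadratic phase $(i^2+j^2)/\Lambda$ with $\Lambda\ge16$ a power of two fails as well. If $\Lambda>4N$, the shift $(0,1)$ gives differences $(2j+1)/\Lambda\in[0,\frac12)$. If $\Lambda\le4N$, the shift $(0,\Lambda/16)$ gives differences $j/8+\text{constant}$, with only eight values modulo $1$. For a cubic phase the difference is quadratic with leading coefficient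 $3l/\Lambda$. The estimate below needs the denominator of this coefficient to be large and yet much smaller than $N^2$, and $\Lambda=N^{3/2}=8^M$ achieves both for all $0<|l|<N$.

\begin{proposition}\label{prop:equi}
For every $\varepsilon>0$,
\[
\sup\big\{\|\nu_{k,l}-\nu_{k,l}(\cdot-1)\|_{\ell^1}:(k,l)\ne0,\ |J_{k,l}|\ge\varepsilon N_M^2\big\}\to0\qquad(M\to\infty).
\]
\end{proposition}

\begin{proof}
Put $N=4^M$, $\Lambda=8^M$, $s=M$, $Z=M^4$ and $\mathrm e(t)=\exp(2\pi\sqrt{-1}\,t)$. Let $\|t\|$ be the distance from $t$ to $\mathbf Z$, and let $C_0$ denote absolute constants that may change from line to line. We use Weyl differencing: for an interval $I$ of $n$ integers and real $\Psi$,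
\begin{equation}\label{eq:weyl}
\Big|\sum_{y\in I}\mathrm e(\Psi(y))\Big|^2=\sum_{|r|<n}\ \sum_{y\in I\cap(I-r)}\mathrm e(\Psi(y+r)-\Psi(y)),
\end{equation}
and each inner sum runs over an interval of at most $n$ integers. Let $n\le N$.

\emph{Quadratic sums.} Let $\Psi(y)=ty^2/\Lambda+c_1y+c_0$ with $c_0,c_1$ real and $t$ an integer, $0<|t|\le6ZN$. Then $\Psi(y+r)-\Psi(y)=2try/\Lambda+\text{constant}$, so the inner sum in \eqref{eq:weyl} is geometric, of modulus at most $\min(n,1/(2\|2tr/\Lambda\|))$. Write $2t/\Lambda=A/B$ in lowest terms with $B\ge1$. Since $|A|\ge1$, we have $B\ge\Lambda/(2|t|)\ge2^M/(12Z)$, and $B\le8^M$. When $r$ runs through $B$ consecutive integers, $rA$ runs through all residues modulo $B$, so such a block contributes at most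
\[
n+\sum_{u=1}^{B-1}\frac1{2\|u/B\|}\le n+2\sum_{1\le u\le B/2}\frac B{2u}\le n+B(1+\log B).
\]
At most $2n/B+1$ blocks cover $|r|<n$. The square of the sum is therefore at most $2n^2/B+2n(1+\log B)+n+B(1+\log B)$. The first term is at most $24Z\cdot16^M/2^M=24Z8^M$ and the others are at most $C_0M8^M$. As $8^{M}=N^{3/2}$,
\begin{equation}\label{eq:quad}
\Big|\sum_{y\in I}\mathrm e(\Psi(y))\Big|\le C_0(ZM)^{1/2}N^{3/4}.
\end{equation}

\emph{Cubic sums.} Let $\Psi(y)=\gamma y^3/\Lambda+{}$(a real polynomial of degree at most $2$), with $\gamma$ an integer, $0<|\gamma|\le2Z$. For $0<|r|<n$, $\Psi(y+r)-\Psi(y)$ is a quadratic polynomial with leading coefficient $3\gamma r/\Lambda$ and $0<|3\gamma r|\le6ZN$. By \eqref{eq:weyl} and \eqref{eq:quad}, the square of the sum is at most $n+2nC_0(ZM)^{1/2}N^{3/4}$, so the sum is at most $C_0(ZM)^{1/4}N^{7/8}$ in modulus.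

\emph{Fourier coefficients of the pair of phases.} Let $|J_{k,l}|\ge\varepsilon N^2$. The set $J=J_{k,l}$ is a product of two intervals of lengths at most $N$, hence of lengths at least $\varepsilon N$. Let $\varphi(i,j)=(i^3+j^3)/\Lambda$ and $j'=j+1$. For $(i,j)\in J$ both $j'$ and $j'+l$ lie in $[1,N-1]$, so $a_M(i,j')=\lfloor(s+1)\{\varphi(i,j')\}\rfloor$ and $a_M(i+k,j'+l)=\lfloor(s+1)\{\varphi(i+k,j'+l)\}\rfloor$. Consider the points $(\varphi(i,j'),\varphi(i+k,j'+l))$ in $\mathbf R^2/\mathbf Z^2$. For integers $(\gamma_1,\gamma_2)\ne(0,0)$ with $|\gamma_1|,|\gamma_2|\le Z$, the average over $J$ of $\mathrm e(\gamma_1\varphi(i,j')+\gamma_2\varphi(i+k,j'+l))$ is the product of the averages of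
\[
\mathrm e\big((\gamma_1i^3+\gamma_2(i+k)^3)/\Lambda\big)\qquad\text{and}\qquad\mathrm e\big((\gamma_1j'^3+\gamma_2(j'+l)^3)/\Lambda\big)
\]
over the two intervals. If $\gamma_1+\gamma_2\ne0$, the first is a cubic sum with $\gamma=\gamma_1+\gamma_2$. If $\gamma_1=-\gamma_2$ and $k\ne0$, the first is a quadratic sum with $t=3\gamma_2k$, $0<|t|\le3ZN$. If $\gamma_1=-\gamma_2$ and $k=0$, then $l\ne0$, and the second is a quadratic sum with $t=3\gamma_2l$. Dividing by a length at least $\varepsilon N$ and bounding the other factor by $1$, the average is at most $C_0\varepsilon^{-1}(ZM)^{1/2}N^{-1/8}$ in all cases.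

\emph{Discrepancy.} For points $x_1,\dots,x_n\in\mathbf R^2/\mathbf Z^2$, the discrepancy $\Delta$ is the supremum, over boxes $[t_1,t_1')\times[t_2,t_2')\subset[0,1)^2$, of the difference in modulus between the fraction of points in the box and its area. The Erd\H{o}s--Tur\'an--Koksma inequality \cite[Theorem~1.21]{DT} states that for every positive integer $Z$
\[
\Delta\le\Big(\frac32\Big)^2\bigg(\frac2{Z+1}+\sum_{0<\max(|\gamma_1|,|\gamma_2|)\le Z}\frac1{\max(1,|\gamma_1|)\max(1,|\gamma_2|)}\Big|\frac1n\sum_{r=1}^n\mathrm e\big((\gamma_1,\gamma_2)\cdot x_r\big)\Big|\bigg).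
\]
The weights sum to at most $(3+2\log Z)^2$. For our points this gives
\[
\Delta\le C_0\big(M^{-4}+\varepsilon^{-1}(1+\log M)^2M^{5/2}2^{-M/4}\big),
\]
uniformly in $(k,l)$, so $(s+1)^2\Delta\to0$. Applying this to the boxes $[\frac u{s+1},\frac{u+1}{s+1})\times[\frac{u'}{s+1},\frac{u'+1}{s+1})$, each pair $(u,u')\in\{0,\dots,s\}^2$ is the value of $(a_M(i,j'),a_M(i+k,j'+l))$ with a frequency within $\Delta$ of $(s+1)^{-2}$. Hence $\|\nu_{k,l}-\bar\nu_s\|_{\ell^1}\le(s+1)^2\Delta$, with $\bar\nu_s$ as in \eqref{eq:tri}. The sequence $\bar\nu_s$ rises from $0$ to $1/(s+1)$ and falls back to $0$, so $\|\bar\nu_s-\bar\nu_s(\cdot-1)\|_{\ell^1}=2/(s+1)$. Thus $\|\nu_{k,l}-\nu_{k,l}(\cdot-1)\|_{\ell^1}\le2(s+1)^2\Delta+2/(s+1)\to0$.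
\end{proof}

\section{Mixing}\label{sec:mix}

For $\mathbf b\in\{\mathbf e_1,\mathbf e_2\}$ let $\mathsf P_{\mathbf b}$ be the orthogonal projection of $L^2(\rho)$ onto the $U_{\mathbf b}$-invariant functions. The proof of the mean ergodic theorem works for any almost translation-invariant weights.

\begin{lemma}\label{lem:met}
Let $h_0\in L^2(\rho)$ with $\mathsf P_{\mathbf b}h_0=0$. For every $\varepsilon'>0$ there is $\varepsilon''>0$ such that $\|\sum_d\nu(d)U_{-d\mathbf b}h_0\|_2\le\varepsilon'$ for every finitely supported probability $\nu$ on $\mathbf Z$ with $\|\nu-\nu(\cdot-1)\|_{\ell^1}\le\varepsilon''$.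
\end{lemma}

\begin{proof}
The closure of the range of $1-U_{-\mathbf b}$ is the orthogonal complement of the kernel of its adjoint $1-U_{\mathbf b}$, so it contains $h_0$. Write $h_0=(h_1-U_{-\mathbf b}h_1)+h_2$ with $\|h_2\|_2\le\varepsilon'/2$. Then $\sum_d\nu(d)U_{-d\mathbf b}(h_1-U_{-\mathbf b}h_1)=\sum_d(\nu(d)-\nu(d-1))U_{-d\mathbf b}h_1$, and the norm in question is at most $\varepsilon''\|h_1\|_2+\varepsilon'/2$.
\end{proof}

\begin{corollary}\label{cor:corr}
Let $f,h$ be local with $|f|,|h|\le1$, let $\mathbf b\in\{\mathbf e_1,\mathbf e_2\}$, and let $h_0\in L^2(\rho)$ with $\mathsf P_{\mathbf b}h_0=0$. As $M\to\infty$ through the levels with $\mathbf b_M=\mathbf b$,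
\[
\limsup_M\ \sup_{g\in\mathbf Z^2}|I_M(g)|\le9\sqrt2\,\|h-h_0\|_2 .
\]
\end{corollary}

\begin{proof}
Fix $\varepsilon>0$ and bound the maximum in Proposition~\ref{prop:corr}. If $|J_{k,l}|<\varepsilon N_M^2$, the term is at most $\varepsilon$, since $\|\psi_{k,l}\|_2\le1$. Otherwise $\|\psi_{k,l}\|_2\le\|h-h_0\|_2+\|\sum_d\nu_{k,l}(d)U_{-d\mathbf b}h_0\|_2$, and the last norm tends to $0$ uniformly in these $(k,l)$ by Proposition~\ref{prop:equi} and Lemma~\ref{lem:met}. So the upper limit is at most $9\sqrt2\max(\varepsilon,\|h-h_0\|_2)$, for every $\varepsilon>0$.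
\end{proof}

To apply this we must know at which level $0$ and $g$ separate. An $M$-tile $P$ has at most $2|g|_\infty L_M$ cells $y$ with $y+g\notin P$, so by \eqref{eq:count}, \eqref{eq:D} and \eqref{eq:len}
\begin{equation}\label{eq:sep}
\rho(0\text{ and }g\text{ lie in different $M$-tiles})\le\frac{8|g|_\infty\lambda_M}{H_MW_M}\le\frac{8|g|_\infty}{\lambda_M}.
\end{equation}
On the other hand, if $|g|_\infty\ge L_M$, then $0$ and $g$ never lie in the same $M$-tile.

Corollary~\ref{cor:corr} is useful for $h$ of mean zero only if $\sigma_{\mathbf b}$ is ergodic, and so far we know ergodicity only for the whole group. The way out is that a function of mean zero which is invariant in one direction is annihilated by averaging in the other direction, and both directions occur as $\mathbf b_M$.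

\begin{lemma}\label{lem:erg}
$\sigma_{\mathbf e_1}$ and $\sigma_{\mathbf e_2}$ are ergodic for $\rho$.
\end{lemma}

\begin{proof}
Let $B$ be a $\sigma_{\mathbf e_2}$-invariant Borel set and $h_0=1_B-\rho(B)$. The projection $\mathsf P_{\mathbf e_1}$ commutes with $U_{\mathbf e_2}$, so $\mathsf P_{\mathbf e_1}h_0$ is invariant under both $U_{\mathbf e_1}$ and $U_{\mathbf e_2}$. By Proposition~\ref{prop:ue} it is constant, and the constant is $\int h_0\,d\rho=0$.

Let $f$ be local with $|f|\le1$, and $\varepsilon>0$. The conditional expectation $h$ of $h_0$ given the coordinates in a large square is local, $|h|\le1$ and $\|h-h_0\|_2\le\varepsilon$. For odd $M$, so that $\mathbf b_M=\mathbf e_1$, let $g=L_M\mathbf e_2$. Then $0$ and $g$ lie in distinct $M$-tiles, so the complement of $\mathcal E_M(g)$ is the event that they lie in distinct $(M+1)$-tiles. By \eqref{eq:sep} and \eqref{eq:len} it has measure at most $8L_M/\lambda_{M+1}\le32\cdot4^{-M}$. Since $U_gh_0=h_0$,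
\[
\Big|\int fh_0\,d\rho\Big|=\Big|\int f\,U_gh_0\,d\rho\Big|\le\varepsilon+|I_M(g)|+32\cdot4^{-M}.
\]
Let $M\to\infty$ through odd values: Corollary~\ref{cor:corr} gives $|\int fh_0\,d\rho|\le\varepsilon+9\sqrt2\,\varepsilon$. So $h_0$ is orthogonal to all local functions, which are dense in $L^2(\rho)$. Hence $h_0=0$ and $\rho(B)\in\{0,1\}$. For $\sigma_{\mathbf e_1}$ exchange $\mathbf e_1$ and $\mathbf e_2$ and use even $M$.
\end{proof}

\begin{proof}[Proof of Theorem~\ref{thm:main}]
The subshift $X_0$ comes from Theorem~\ref{thm:hier}; uniqueness of $\rho$ and absence of atoms are Proposition~\ref{prop:ue}.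

Let $f,h$ be local with $|f|,|h|\le1$ and $\int h\,d\rho=0$. By Lemma~\ref{lem:erg}, $\mathsf P_{\mathbf e_1}h=\mathsf P_{\mathbf e_2}h=0$, so Corollary~\ref{cor:corr} with $h_0=h$ gives $\sup_g|I_M(g)|\to0$ as $M\to\infty$ through levels of both parities. For $|g|_\infty\ge L_c$ let $m\ge c$ be maximal with $L_m\le|g|_\infty$. Then $|g|_\infty<L_{m+1}$, so $m\to\infty$ as $|g|\to\infty$. The cells $0$ and $g$ lie in distinct $m$-tiles, so exactly one of three events occurs: $\mathcal E_m(g)$, or $\mathcal E_{m+1}(g)$, or $0$ and $g$ lie in distinct $(m+2)$-tiles. By \eqref{eq:sep} and \eqref{eq:len} the last has probability at most $8L_{m+1}/\lambda_{m+2}\le32\cdot4^{-m-1}$. Hence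
\[
\Big|\int f\,U_gh\,d\rho\Big|\le|I_m(g)|+|I_{m+1}(g)|+32\cdot4^{-m-1}\to0\qquad(|g|\to\infty).
\]
Scaling, and applying this to $h-\int h\,d\rho$, we get $\int f\,U_gh\,d\rho\to\int f\,d\rho\int h\,d\rho$ for all local $f,h$. Since $|\int f\,U_gh\,d\rho|\le\|f\|_2\|h\|_2$ for all $g$, density extends this to $f,h\in L^2(\rho)$. For $f=1_B$, $h=1_C$ the integral is $\rho(B\cap\sigma_{-g}C)$; replacing $g$ by $-g$ gives strong mixing.

Finally let $F=\{(0,0),(1,0),(0,1)\}$ and let $E$ be the characteristic function of the patterns on $F$ that violate a nearest-neighbor rule of $X_0$. By \eqref{eq:sft} the only minimizer is $\rho$, so the zero temperature system is $X=\operatorname{supp}\rho\subset X_0$. An invariant measure on $X$ is one on $X_0$, so $X$ is uniquely ergodic. Its measure is strongly mixing and, being non-atomic, is not supported on a finite set.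
\end{proof}

\section{Entropy, rank and spectrum}\label{sec:compl}

We prove Theorem~\ref{thm:compl}(2). The absence of periods is Corollary~\ref{cor:aper}.

\subsection*{Entropy}
The topological entropy of $X_0$ is the limit of $n^{-2}\log\mathcal N(n)$, where $\mathcal N(n)$ is the number of patterns on an $n\times n$ square that occur in elements of $X_0$. The limit exists, so we may take $n=4^M$. A square $S$ of side $4^M$ meets at most nine $M$-tiles: each such tile contains a square of side $4^M$ that meets $S$, these squares are disjoint, and they lie in a square of side less than $3\cdot4^M$. The pattern on $S$ is determined by the types of these tiles and the positions of their lower-left cells, which lie in a square of side $L_M+4^M\le2L_M$. So $\mathcal N(4^M)\le9\,(2^{3CM+2}\cdot4L_M^2)^9$. From $\max(H_{m+1},W_{m+1})\le2\cdot4^m\max(H_m,W_m)$ we get $\log L_M=O(M^2)$. Hence $\log\mathcal N(4^M)=O(M^2)=o(16^M)$, and the entropy is zero.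

\subsection*{Rank one}
The measure $\rho$ has \emph{rank one along rectangles} if there are rectangles $R_M\subset\mathbf Z^2$ with both side lengths tending to infinity and Borel sets $B_M$ such that, for each $M$, the sets $\sigma_\xi B_M$, $\xi\in R_M$, are disjoint, and every Borel set is the limit in measure, as $M\to\infty$, of unions of some of the sets $\sigma_\xi B_M$, $\xi\in R_M$.

Let $R_M$ be as in Section~\ref{sec:hier} and let $B_M$ be the event that $0$ is the anchor of an $M$-tile. Then $\sigma_\xi B_M$ is the event that $-\xi$ is the anchor of an $M$-tile. These events are disjoint for $\xi\in R_M$, since $\mathbf a_P+R_M\subset P$, and their union has measure $D_MH_MW_M\to1$. By Lemma~\ref{lem:univ}, a cylinder set determined by the coordinates in $[-R,R]^2$ contains or misses each $\sigma_\xi B_M$ with $\xi\in\mathcal G_M^{(R)}$, and the remaining $\sigma_\xi B_M$ have total measure at most $D_M\eta_M(R)H_MW_M\le\eta_M(R)\to0$. So such cylinder sets are approximated as required, and they approximate all Borel sets in measure.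

\subsection*{Simple spectrum}
For $v$ in the complex space $L^2(\rho)$ let $\mathcal Z(v)$ be the closed span of $\{U_gv:g\in\mathbf Z^2\}$. The spectrum is \emph{simple} if $\mathcal Z(v)=L^2(\rho)$ for some $v$. By the spectral theorem, the representation $U$ is unitarily equivalent to multiplication by the characters $\chi_g$ of $\mathbf T^2$ on $\bigoplus_rL^2(\mathbf T^2,\vartheta_r)$, with finite measures $\vartheta_1\gg\vartheta_2\gg\cdots$, and the spectrum is simple if $\vartheta_2=0$. Suppose $\vartheta_2\ne0$ and let $\vartheta$ be its normalization. Then $L^2(\vartheta)$ embeds isometrically in the first summand, by multiplication with $(d\vartheta/d\vartheta_1)^{1/2}$, and in the second, by scaling. This gives an isometry $\mathcal J\colon L^2(\mathbf T^2,\vartheta;\mathbf C^2)\to L^2(\rho)$ with $\mathcal J\chi_g=U_g\mathcal J$; taking adjoints, $\mathcal J^*U_g=\chi_g\mathcal J^*$.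

Let $v\in L^2(\rho)$ and $w=\mathcal J^*v$. For $u\in\mathcal Z(v)$, $\mathcal J^*u$ is an $L^2$-limit of linear combinations of the $\chi_gw$; passing to an almost everywhere convergent subsequence, $(\mathcal J^*u)(z)\in\mathbf Cw(z)$ for $\vartheta$-almost all $z$. Let $\epsilon_1,\epsilon_2$ be the standard basis of $\mathbf C^2$, viewed as constant functions, and $f_r=\mathcal J\epsilon_r$. Since $\mathcal J^*$ is a contraction and $\mathcal J^*f_r=\epsilon_r$,
\[
\sum_{r=1,2}\operatorname{dist}(f_r,\mathcal Z(v))^2\ge\int\sum_{r=1,2}\operatorname{dist}(\epsilon_r,\mathbf Cw(z))^2\,d\vartheta(z)\ge1,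
\]
because the integrand is $2$ minus the trace of the orthogonal projection onto $\mathbf Cw(z)$. On the other hand, for $v_M=1_{B_M}$ the space $\mathcal Z(v_M)$ contains $U_{-\xi}v_M=1_{\sigma_\xi B_M}$, so by rank one $\operatorname{dist}(f,\mathcal Z(v_M))\to0$ for indicators $f$, hence for all $f\in L^2(\rho)$. This is a contradiction, and Theorem~\ref{thm:compl} is proved. \qed

\section{Types and a machine that checks them}\label{sec:types}

It remains to prove Theorem~\ref{thm:hier}.

\subsection{The design}

To find its place in the parent, an $m$-tile must know its address and compare it with those of its neighbors. It sees its neighbors only through labels on its boundary, and these come from a finite set. The construction has four devices.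

\emph{Writing and reading.} A tile writes its data, $O(m)$ bits, along its right and top sides and reads the data of its left and lower neighbors along its left and bottom sides. Neighbors in adjacent stacks are displaced against each other, so each bit is written along eight consecutive children and read along one child in the middle.

\emph{Flags.} Reading makes sense only if the tiles are roughly aligned. Flags at the ends of sides force this: tile flags align the tiles of a stack, and stack flags align neighboring stacks.

\emph{Messages to the children.} The boundary of a tile consists of boundaries of children, so the children must be told what to display. One record $\Omega$ is common to all children, a record $\kappa$ is constant along each stack, and a record $\pi$ is constant along each row.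

\emph{Verification.} The children hold the space-time diagram of a Turing machine, one cell and one time step per child, which checks that these records are the messages of a legitimate tile of the next level. Legitimacy includes the transition rule of the machine itself, so the machine is obtained from the recursion theorem. The input has $O(m)$ letters and the running time is polynomial, so the computation and all messages of $\kappa,\pi$ stay in the first $2^m$ of the $4^m$ stacks or rows. This is the source of (H3).

\subsection{Records}

The sides of a rectangle are named by their outer normals, $\pm\alpha_m$ and $\pm\beta_m$; as geometric sides, $\pm\alpha_{m+1}=\pm\beta_m$ and $\pm\beta_{m+1}=\pm\alpha_m$. We omit the index when the level is clear. In every frame the sides $+\alpha,+\beta$ are the right and top sides, called \emph{writer sides}; the sides $-\alpha,-\beta$ are \emph{reader sides}. Along a side, first and last refer to increasing coordinate.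

A \emph{mode} of a side is a triple (kind, first flag, last flag). The kind is $\mathrm{Int}$ or $\mathrm{Ext}(\varsigma)$, with $\varsigma\in\{0,1\}$ for writer sides and $\varsigma\in\{0,1,*\}$ for reader sides; it will say whether the side is interior to the parent or lies on the parent's boundary and displays the constant symbol $\varsigma$. Each flag is $\varnothing$, $\mathsf{tile}$ or $\mathsf{stack}$. We use three kinds of records.
\begin{itemize}
\item A \emph{boundary record} is $\Omega=(\omega;\Omega_{+\alpha},\Omega_{-\alpha},\Omega_{+\beta},\Omega_{-\beta})$, with $\omega\in\{0,1\}$ and $\Omega_d$ a mode for the side $d$. It is \emph{admissible} if no $\Omega_d$ has both flags equal to $\mathsf{stack}$.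
\item A \emph{column record} is $\kappa=(\kappa^{+\beta},\kappa^{-\beta},\kappa^{+\alpha},\kappa^{-\alpha},\kappa^q,\kappa^\tau)$, with $\kappa^{+\beta},\kappa^{+\alpha},\kappa^q\in\{0,1\}$, $\kappa^{-\beta},\kappa^{-\alpha}\in\{0,1,*\}$ and $\kappa^\tau\in\{0,1,\text{blank}\}$. Put $\kappa_{\rm idle}=(0,*,0,*,0,\text{blank})$.
\item A \emph{row record} is $\pi=(\pi^{+\alpha},\pi^{-\alpha})\in\{0,1\}\times\{0,1,*\}$. Put $\pi_{\rm idle}=(0,*)$.
\end{itemize}
Let $\Gamma_0$ be the finite set of pairs $(\kappa,\Omega)$ with $\Omega$ admissible.

A \emph{machine} is a deterministic Turing machine with one tape with cells $0,1,2,\dots$, one initial state, accepting and rejecting halting states, and a tape alphabet $\Gamma$ containing $\Gamma_0$ and a blank. A left move at cell $0$ leaves the head in place, and a halted configuration is repeated forever. A \emph{content} is a pair consisting of a tape symbol and either a state (the head is here) or the mark ``no head''. The local rule $\operatorname{step}(u_-,u,u_+)$ gives the next content of a tape cell from its content $u$ and the contents $u_\pm$ of its neighbors. We allow $u_\pm=\perp$,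 meaning that the neighbor is missing and no head arrives from there; $u_-=\perp$ marks cell $0$. If more than one of the three carries a head, put $\operatorname{step}=u$.

Let $V$ be a machine. The definitions of this and the next subsection make sense for every $V$ and every $m\ge1$; $V$ is chosen in Lemma~\ref{lem:machine}.

A \emph{core of level $m$} is a record $\zeta=(i,j,p,\Omega,\pi,\kappa,u_-,u,u_+)$ with integers $0\le i,j<N_m$ (its \emph{indices}) and $0\le p\le2m+1$, with records $\Omega,\pi,\kappa$ as above, and with $u_-,u,u_+$ contents or $\perp$. Let $C=7+\lceil\log_2n_V\rceil$, where $n_V$ is the number of possible values of the last six fields together. Writing $i,j$ with $2m$ bits each, $p$ with $m+2$ bits and the rest with $C-7$ bits uses at most $Cm$ bits. Padding with zeros, we obtain an injective binary code of length exactly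
\[
K_m=Cm
\]
for the cores of level $m$.

\begin{definition}\label{def:core}
A core of level $m$ is \emph{well formed} if, with $N=N_m$:
\begin{itemize}
\item[(W1)] $p=s_m+a_m(i,j+1)-a_m(i,j)+\omega\,[j=N-1]$;
\item[(W2)] $\Omega$ is admissible;
\item[(W3)] $\kappa=\kappa_{\rm idle}$ if $i\ge8K_{m+1}$, and $\pi=\pi_{\rm idle}$ if $j\ge8K_{m+1}$;
\item[(W4)] if $i=j$, then $(\pi^{+\alpha},\pi^{-\alpha})=(\kappa^{+\alpha},\kappa^{-\alpha})$;
\item[(W5)] $u\ne\perp$; $u_-=\perp$ if and only if $i=0$; $u_+=\perp$ if and only if $i=N-1$;
\item[(W6)] if $j=0$, the tape symbol of $u$ is $(\kappa,\Omega)$ for $i<8K_{m+1}$ and blank otherwise, and $u$ carries the head if and only if $i=0$, then in the initial state;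
\item[(W7)] if $j=N-1$ and $u$ carries the head, its state is accepting.
\end{itemize}
\end{definition}

The machine sees only the bottom row, hence only $\kappa$ and $\Omega$. Condition (W4) copies the checked symbols for the left and right sides from column $i$ into row $i$, at the diagonal.

\begin{definition}\label{def:type}
A \emph{type of level $m$} is a triple $\theta=(\zeta,\mathsf L,\mathsf B)$, where $\zeta$ is a well-formed core of level $m$ with indices $(i,j)$ and:
\begin{itemize}
\item[(TL)] $\mathsf L=\mathrm{Ext}$ if $i=0$; otherwise $\mathsf L$ is a well-formed core of level $m$ with indices $(i-1,j)$, with the same $\Omega$ and $\pi$ as $\zeta$, and $u(\mathsf L)=u_-(\zeta)$, $u_+(\mathsf L)=u(\zeta)$;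
\item[(TB)] $\mathsf B=\mathrm{Ext}$ if $j=0$; otherwise $\mathsf B$ is a well-formed core of level $m$ with indices $(i,j-1)$, with the same $\Omega$ and $\kappa$ as $\zeta$, and $u(\zeta)=\operatorname{step}(u_-(\mathsf B),u(\mathsf B),u_+(\mathsf B))$.
\end{itemize}
The set of these types is $\mathcal T_m$. Put $p(\theta)=p$ and $q(\theta)=\kappa^q$, fields of $\zeta$.
\end{definition}

Thus a type holds its own core and guesses $\mathsf L,\mathsf B$ for the cores of its left and lower neighbors; all relations between neighbors are checked inside the type, and the boundary only has to confirm the guesses. The code of $\theta$ is the code of $\zeta$ followed, for each of $\mathsf L,\mathsf B$, by $K_m+1$ zeros if it is $\mathrm{Ext}$ and by a $1$ and its code otherwise. It has length $3K_m+2\le8K_m$, so $|\mathcal T_m|\le2^{3Cm+2}$.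

\subsection{What a type displays and what it tells its children}

Let $\theta=(\zeta,\mathsf L,\mathsf B)\in\mathcal T_m$, with fields $i,j,\Omega,\pi,\kappa$ of $\zeta$ and $N=N_m$. The \emph{modes of $\theta$} on the four sides of the $m$-frame are defined as follows.
\begin{itemize}
\item The sides $+\alpha,-\alpha,+\beta,-\beta$ are $\mathrm{Int}$ if and only if $i<N-1$, $i>0$, $j<N-1$, $j>0$, respectively.
\item An $\mathrm{Int}$ side $\pm\beta$ has both flags $\mathsf{tile}$. An $\mathrm{Int}$ side $\pm\alpha$ has first flag $\mathsf{stack}$ if $j=0$, last flag $\mathsf{stack}$ if $j=N-1$, and flags $\varnothing$ otherwise.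
\item A side $d$ that is not $\mathrm{Int}$ is $\mathrm{Ext}(\varsigma)$. Here $\varsigma$ is the symbol of $\Omega_d$ if $\Omega_d$ has kind $\mathrm{Ext}$; if $\Omega_d$ has kind $\mathrm{Int}$, then $\varsigma=\pi^d$ for $d=\pm\alpha$ and $\varsigma=\kappa^d$ for $d=\pm\beta$. Let $t$ be the \emph{index along the side}: $t=j$ for $d=\pm\alpha$ and $t=i$ for $d=\pm\beta$. The first flag is that of $\Omega_d$ if $t=0$ and $\varnothing$ otherwise; the last flag is that of $\Omega_d$ if $t=N-1$ and $\varnothing$ otherwise.
\end{itemize}
Since $N\ge2$, no index equals both $0$ and $N-1$. Therefore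
\begin{equation}\label{eq:flags}
\text{an $\mathrm{Ext}$ side has at least one flag $\varnothing$, and no side has both flags $\mathsf{stack}$.}
\end{equation}
An $\mathrm{Int}$ side $d$ of $\theta$ carries a binary string $\operatorname{str}_d$ of length $K_m$, with letters numbered from $0$: the code of $\zeta$ on $+\alpha_m$ and $+\beta_m$, the code of $\mathsf L$ on $-\alpha_m$, the code of $\mathsf B$ on $-\beta_m$.

Now let $m\ge0$, $\theta'\in\mathcal T_{m+1}$ and $K=K_{m+1}$. The modes and strings of $\theta'$ belong to geometric sides, which we now name in the $m$-frame, the frame of the children. The boundary record $\Omega(\theta')$ has $\omega=q(\theta')$, and $\Omega_d$ is the mode of $\theta'$ on the side $d\in\{\pm\alpha_m,\pm\beta_m\}$. It is admissible by \eqref{eq:flags}. For $0\le t<8K$ define symbols $\chi_d(t)$ by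
\[
\chi_d(t)=\begin{cases}(\operatorname{str}_d)_{\lfloor t/8\rfloor}&d\text{ an $\mathrm{Int}$ writer side},\\ 0&d\text{ an $\mathrm{Ext}$ writer side},\end{cases}\qquad
\chi_d(t)=\begin{cases}(\operatorname{str}_d)_k&d\text{ an $\mathrm{Int}$ reader side},\ t=8k+4,\\ *&d\text{ a reader side, otherwise.}\end{cases}
\]
Let $\tau_0\tau_1\cdots\tau_{8K-1}$ be the code of $\theta'$ followed by blanks. For $0\le t<8K$ put
\[
\kappa_t=\big(\chi_{+\beta_m}(t),\chi_{-\beta_m}(t),\chi_{+\alpha_m}(t),\chi_{-\alpha_m}(t),[t<p(\theta')],\tau_t\big),\qquad\pi_t=\big(\chi_{+\alpha_m}(t),\chi_{-\alpha_m}(t)\big),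
\]
and for $t\ge8K$ put $\kappa_t=\kappa_{\rm idle}$, $\pi_t=\pi_{\rm idle}$. Since $p(\theta')\le2m+3\le8K$, we have $\kappa_t^q=[t<p(\theta')]$ for all $t\ge0$. The word
\[
\operatorname{Input}(\theta')=\big((\kappa_t,\Omega(\theta'))\big)_{0\le t<8K_{m+1}}\in\Gamma_0^*
\]
determines $\theta'$: its length gives the level, and the $\tau_t$ give the code.

\subsection{The machine}

\begin{lemma}\label{lem:machine}
There are a machine $V$ and a constant $T$ such that $V$ halts on every $y\in\Gamma_0^*$ within $T(|y|+1)^T$ steps, and accepts $y$ if and only if $y=\operatorname{Input}(\theta)$ for some $n\ge1$ and $\theta\in\mathcal T_n$, where $C$, $\operatorname{step}$, $\mathcal T_n$ and $\operatorname{Input}$ are defined from this same $V$.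
\end{lemma}

\begin{proof}
Fix a binary description $\langle V'\rangle$ of machines $V'$. Let $\operatorname{Check}(w,y)$ be the following algorithm. It rejects unless $w=\langle V'\rangle$ for a machine $V'$; then all objects are defined from $V'$. It computes $C$ and rejects unless $|y|=8Cn$ with $n\ge1$. It reads the components $\kappa^\tau$ of the letters of $y$ and rejects unless they are the code of a triple $\theta$ followed by blanks. It verifies (W1)--(W7) for the cores in $\theta$, and (TL), (TB). It computes the modes and strings of $\theta$ and accepts if and only if each letter of $y$ equals the corresponding letter of $\operatorname{Input}(\theta)$. The work consists of boundedly many arithmetic operations on integers with $O(n)$ bits (for $1\le j<N_n$, $a_n(i,j)=\lfloor(n+1)r/8^n\rfloor$ with $r$ the remainder of $i^3+j^3$ modulo $8^n$), look-ups in the transition table, and $|y|$ comparisons. So the time is polynomial in $|w|+|y|$, also on a one-tape machine.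

We need a machine $V$ that decides $\operatorname{Check}(\langle V\rangle,y)$. This is Kleene's recursion theorem, whose proof also gives the time bound. For a machine $V'$ whose alphabet contains further symbols $0,1,\#$, let $\mathcal S(V')$ be the machine that replaces its input $y$ by $\langle V'\rangle\#y$, returns to cell $0$ and then runs $V'$. The description $\langle\mathcal S(V')\rangle$ is computable from $\langle V'\rangle$. Let $V_0$ be a machine which on input $\langle V'\rangle\#y$ computes $\langle\mathcal S(V')\rangle$ and then decides $\operatorname{Check}(\langle\mathcal S(V')\rangle,y)$, in time polynomial in $|y|$ for fixed $V'$. Put $V=\mathcal S(V_0)$. On input $y$, $V$ runs $V_0$ on $\langle V_0\rangle\#y$, which decides $\operatorname{Check}(\langle\mathcal S(V_0)\rangle,y)=\operatorname{Check}(\langle V\rangle,y)$. Since $\langle V_0\rangle$ is a fixed string, the total time is polynomial in $|y|$.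
\end{proof}

Fix this $V$, and with it $C$. Since $8K_{m+1}$ is linear in $m$, we can fix an even $c\ge10$ such that for all $m\ge c$
\begin{equation}\label{eq:c}
8K_{m+1}\le2^m-2,\quad\text{and $V$ halts within $2^m-2$ steps on every input of length $8K_{m+1}$.}
\end{equation}
There is no circularity: $V$ and $\mathcal T_n$ do not depend on $c$, because types never mention the lengths $H_m,W_m$.

\subsection{Children}

Let $m\ge c$, $N=N_m$ and $\theta'\in\mathcal T_{m+1}$. For $0\le i,j<N$ let $\zeta_{i,j}$ be the core of level $m$ with indices $(i,j)$, with $\Omega=\Omega(\theta')$, $\pi=\pi_j$, $\kappa=\kappa_i$, with $p$ given by (W1), and with $u_-,u,u_+$ the contents of the tape cells $i-1,i,i+1$ at time $j$ in the run of $V$ on $\operatorname{Input}(\theta')$, replaced by $\perp$ for cells outside $0,\dots,N-1$. Put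
\[
\operatorname{Child}_m(\theta';i,j)=(\zeta_{i,j},\zeta_{i-1,j},\zeta_{i,j-1}),
\]
where a core with an index $-1$ is read as $\mathrm{Ext}$.

\begin{lemma}\label{lem:child}
$\operatorname{Child}_m(\theta';i,j)\in\mathcal T_m$, its parameters $p,q$ are as in \textup{(H2)}, and the rectangles of the children, placed at \eqref{eq:pos}, partition $\operatorname{Rect}(\theta')$.
\end{lemma}

\begin{proof}
Each $\zeta_{i,j}$ satisfies (W1), (W3), (W5), (W6) by definition and (W2) as noted above. Condition (W4) holds since $\pi_t=(\kappa_t^{+\alpha},\kappa_t^{-\alpha})$ for all $t$, including the idle values. By Lemma~\ref{lem:machine} and \eqref{eq:c}, $V$ accepts $\operatorname{Input}(\theta')$ within $2^m-2\le N-1$ steps, which gives (W7). Condition (TL) holds by definition. The head stays in the cells $\le2^m-2<N-1$, so the restriction of the run to the cells $0,\dots,N-1$ obeys $\operatorname{step}$ with $\perp$ at both ends; this is (TB). The formula for $p$ is (W1) with $\omega=q(\theta')$, and $q=\kappa_i^q=[i<p(\theta')]$.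

The child $(i,j)$ has height $H_m+p$, so it ends where $(i,j+1)$ begins, and the heights in a stack telescope to $N(H_m+s_m)+q(\theta')=W_{m+1}+q(\theta')$. Stack $i$ has width $W_m+[i<p(\theta')]$, so it ends where stack $i+1$ begins, and since $p(\theta')\le2m+3\le N$ the widths add up to $NW_m+p(\theta')=H_{m+1}+p(\theta')$. As $\beta_m=\alpha_{m+1}$ and $\alpha_m=\beta_{m+1}$, this is $\operatorname{Rect}(\theta')$.
\end{proof}

\section{The subshift}\label{sec:sft}

\subsection{Local rules}

Let $\mathcal A$ be the set of pairs $(\theta,v)$ with $\theta\in\mathcal T_c$ and $v\in\operatorname{Rect}(\theta)$. For $\theta\in\mathcal T_c$ let $\Pi_\theta(v)=(\theta,v)$. For $\theta'\in\mathcal T_{m+1}$, $m\ge c$, let $\Pi_{\theta'}$ be the pattern that shows $\Pi_\theta$, $\theta=\operatorname{Child}_m(\theta';i,j)$, on the child with address $(i,j)$.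

Each unit edge on a side of the rectangle of a type $\theta=(\zeta,\mathsf L,\mathsf B)\in\mathcal T_c$ receives a \emph{label} (symbol, first flag, last flag). The first edge of the side carries the first flag of the mode as its first flag, the last edge carries the last flag of the mode as its last flag, and all other flags are $\varnothing$. On a side of kind $\mathrm{Ext}(\varsigma)$ all symbols are $\varsigma$. On an $\mathrm{Int}$ writer side all symbols are the core $\zeta$ itself. On an $\mathrm{Int}$ reader side the edge number $4^c/2$, counted from $0$, has the symbol $\mathsf L$ (side $-\alpha$) or $\mathsf B$ (side $-\beta$), and the other edges have the symbol $*$. An edge between two rectangles carries a writer label and a reader label. They are \emph{compatible} if the first flags are equal, the last flags are equal, and the reader symbol is $*$ or equals the writer symbol.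

Let $X_0$ be the set of $x\in\mathcal A^{\mathbf Z^2}$ such that for $r=1,2$ and all $z$, with $x_z=(\theta,v)$ and $x_{z+\mathbf e_r}=(\theta',v')$, one of the following holds: $\theta'=\theta$ and $v'=v+\mathbf e_r$; or $v+\mathbf e_r\notin\operatorname{Rect}(\theta)$, $v'-\mathbf e_r\notin\operatorname{Rect}(\theta')$ and the two labels of the common edge are compatible. This is a nearest-neighbor subshift of finite type.

\begin{lemma}\label{lem:base}
Property \textup{(H1)} holds for $m=c$.
\end{lemma}

\begin{proof}
Let $x_z=(\theta,v)$. If $v\pm\mathbf e_r\in\operatorname{Rect}(\theta)$, the rules force $x_{z\pm\mathbf e_r}=(\theta,v\pm\mathbf e_r)$. Moving along rows and columns, $x$ shows $\Pi_\theta$ on $z-v+\operatorname{Rect}(\theta)$. Conversely a $c$-tile that contains $z$ has type $\theta$ and lower-left cell $z-v$.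
\end{proof}

\subsection{Labels on the boundary of a large tile}

The edges on the boundary of $\Pi_\theta$ are edges of level-$c$ rectangles, so they carry labels. The next lemma says that the messages to the children have the intended effect.

\begin{lemma}\label{lem:label}
Let $m\ge c$, $\theta\in\mathcal T_m$, and let $d$ be a side of $\Pi_\theta$. The first edge of $d$ carries the first flag of the mode of $\theta$ on $d$ as its first flag, the last edge carries the last flag of the mode as its last flag, and all other flags on $d$ are $\varnothing$. If the kind is $\mathrm{Ext}(\varsigma)$, all symbols on $d$ are $\varsigma$. If the kind is $\mathrm{Int}$ and $m>c$, consider an edge on the child with index $t$ along $d$. On a writer side its symbol is $(\operatorname{str}_d)_{\lfloor t/8\rfloor}$ if $t<8K_m$ and $0$ otherwise; on a reader side it is $(\operatorname{str}_d)_k$ if $t=8k+4<8K_m$ and $*$ otherwise.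
\end{lemma}

\begin{proof}
For $m=c$ this is the definition. Let $m>c$. A child on the side $d$ of $\theta$ has kind $\mathrm{Ext}$ on its own side $d$, and its field $\Omega_d$ is the mode of $\theta$ on $d$. So the child has the first flag of $\theta$ if $t=0$, the last flag of $\theta$ if $t=N_{m-1}-1$, and $\varnothing$ otherwise; by induction these flags sit on the first, respectively last, edge of the child's side. The symbol of the child is $\varsigma$ if $\theta$ has kind $\mathrm{Ext}(\varsigma)$ on $d$. If $\theta$ has kind $\mathrm{Int}$, it is $\pi_t^d$ for $d=\pm\alpha_{m-1}$ and $\kappa_t^d$ for $d=\pm\beta_{m-1}$, that is, $\chi_d(t)$ for $t<8K_m$ and the idle value $0$ or $*$ otherwise. By induction all edges on the child's side carry this symbol.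
\end{proof}

\begin{lemma}[Reading]\label{lem:read}
Let $m\ge c$, and let $P,P'$ be rectangles carrying the patterns of types $\theta,\theta'\in\mathcal T_m$. Suppose that either
\begin{itemize}
\item[(i)] the side $+\beta$ of $P$ coincides with the side $-\beta$ of $P'$, or
\item[(ii)] the side $+\alpha$ of $P$ and the side $-\alpha$ of $P'$ lie on the same line and their first ends are at most $s_m$ apart,
\end{itemize}
and that both sides are $\mathrm{Int}$. Then every edge of the reader side of $P'$ with a symbol other than $*$ lies on the writer side of $P$. On all these edges the reader symbol equals the writer symbol if and only if the field $\mathsf B$ of $\theta'$ in case \textup{(i)}, or $\mathsf L$ in case \textup{(ii)}, is the core of $\theta$.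
\end{lemma}

\begin{proof}
Let $m=c$. Measured from the first end of the side of $P$, the only edge in question has a number within $s_c$ of $4^c/2$; since $s_c<4^c/2$ and the side has length at least $4^c$, it lies on that side. The symbols there are the two cores.

Let $m>c$, and write $N',H',W',s'$ for the quantities of level $m-1$. For $k<K_m$, let \emph{zone $k$} of the writer side of $P$ be the part covered by its children with indices $8k,\dots,8k+7$ along the side. We claim that the child $8k+4$ on the reader side of $P'$ faces zone $k$. Then, by Lemma~\ref{lem:label}, the symbols agree if and only if the two strings agree in bit $k$ for all $k<K_m$, and the code of cores of level $m$ is injective.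

By \eqref{eq:c}, $8K_m\le N'-1$, so only children with index $t\le N'-2$ are involved. In case (i) the side runs in direction $\alpha_m=\beta_{m-1}$, and by \eqref{eq:pos} child $t$ occupies $[t(H'+s')+a,\,(t+1)(H'+s')+a')$ with $a,a'\in[0,s']$. So zone $k$ contains $[8k(H'+s')+s',\,(8k+8)(H'+s'))$, while child $8k+4$ of $P'$ lies in $[(8k+4)(H'+s'),\,(8k+5)(H'+s')+s')$. The claim follows from $3(H'+s')\ge s'$. In case (ii) the side runs in direction $\beta_m=\alpha_{m-1}$, and child $t$ of a tile with parameter $p\le2s_m+1$ occupies $[tW'+\min(t,p),\,(t+1)W'+\min(t+1,p))$. Measured from the first end of the side of $P$, zone $k$ contains $[8kW'+2s_m+1,\,(8k+8)W')$, while child $8k+4$ of $P'$ lies in $[(8k+4)W'-s_m,\,(8k+5)W'+3s_m+1)$. The claim follows from $3W'\ge3\cdot4^{m-1}\ge3s_m+1$.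
\end{proof}

\begin{lemma}\label{lem:cons}
For $m\ge c$ and $\theta\in\mathcal T_m$, the pattern $\Pi_\theta$ obeys the rules of $X_0$. Consequently $X_0\ne\varnothing$.
\end{lemma}

\begin{proof}
For $m=c$ only the first alternative of the rules occurs. In a pattern of level $m+1$, by induction, only edges between two children have to be checked. Between the children $(i,j)$ and $(i,j+1)$ the sides coincide and both are $\mathrm{Int}$ with flags $\mathsf{tile},\mathsf{tile}$, so the flags agree by Lemma~\ref{lem:label}; the symbols are compatible by Lemma~\ref{lem:read}(i), since the field $\mathsf B$ of the upper child is $\zeta_{i,j}$. Between the stacks $i$ and $i+1$, the common side is the full side of both. On both, the only flags are a first flag $\mathsf{stack}$ on the lowest edge and a last flag $\mathsf{stack}$ on the highest edge. The bottoms of $(i,j)$ and $(i+1,j)$ differ by $|a_m(i,j)-a_m(i+1,j)|\le s_m$, and the field $\mathsf L$ of $(i+1,j)$ is $\zeta_{i,j}$, so the symbols are compatible by Lemma~\ref{lem:read}(ii).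

Each $\mathcal T_m$ is nonempty: take $i=j=0$, $\mathsf L=\mathsf B=\mathrm{Ext}$, any admissible $\Omega$, any $\kappa$, the $\pi$ given by (W4), $p$ by (W1), $u$ by (W6), $u_-=\perp$ and any $u_+\ne\perp$. So there are squares of side $4^m$, for all $m\ge c$, with patterns that obey the rules. Center them at the origin, extend them arbitrarily, and take a limit point; it lies in $X_0$.
\end{proof}

\section{Recognizability}\label{sec:recog}

The rules admit the hierarchy; we now show that they admit nothing else.

\begin{proposition}\label{prop:recog}
Let $m\ge c$ and $x\in X_0$. If each cell lies in exactly one $m$-tile of $x$, then each cell lies in exactly one $(m+1)$-tile of $x$.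
\end{proposition}

\begin{proof}
Write $N,H,W,s$ for the quantities of level $m$; ``tile'' means $m$-tile of $x$, and the indices and records of a tile are those of the core of its type. An edge between two tiles is a boundary edge of level-$c$ rectangles on both sides, so its two labels are compatible. By Lemma~\ref{lem:label}, and since all sides have length at least $2$:
\begin{equation}\label{eq:ends}
\begin{array}{l}\text{an edge with a nonempty first (last) flag is the first (last) edge of a side}\\ \text{of both adjacent tiles, and no edge is both first and last on a side.}\end{array}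
\end{equation}

\emph{Step 1: stacks.} Let $P$ be a tile whose side $d\in\{+\beta,-\beta\}$ is $\mathrm{Int}$, and let $e_0,e_1$ be the first and last edge of this side. They carry the first flag $\mathsf{tile}$ and the last flag $\mathsf{tile}$. Let $P'$ and $P''$ be the tiles across $e_0$ and $e_1$. By \eqref{eq:ends}, $e_0$ is the first edge of the side $-d$ of $P'$ and $e_1$ is the last edge of the side $-d$ of $P''$. Suppose $P''\ne P'$. Then $P'$ is narrower than $P$. Widths are $W$ or $W+1$, so the cell across $e_1$ has its left neighbor in $P'$, and $e_1$ is also the first edge of the side $-d$ of $P''$, contrary to \eqref{eq:ends}. So $P''=P'$, the side $-d$ of $P'$ coincides with the side $d$ of $P$, it has both flags $\mathsf{tile}$, and it is $\mathrm{Int}$ by \eqref{eq:flags}.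

By Lemma~\ref{lem:read}(i), the field $\mathsf B$ of the upper of the two tiles is the core of the lower one. By (TB) the two have the same $i,\Omega,\kappa$ and consecutive $j$. Since $+\beta$ is $\mathrm{Int}$ exactly for $j<N-1$ and $-\beta$ exactly for $j>0$, every tile lies in a unique \emph{stack} of $N$ tiles with $j=0,\dots,N-1$ from bottom to top, of the same horizontal extent and with common $i,\Omega,\kappa$. Summing the heights $H+p$ with (W1), tile $j$ starts at height $j(H+s)+a_m(i,j)$ above the bottom, and the stack has height $N(H+s)+\omega$.

\emph{Step 2: neighboring stacks.} Let $\Sigma$ be a stack whose side $d\in\{+\alpha,-\alpha\}$ is $\mathrm{Int}$; as $i$ is common, this holds for all its tiles or none. The only flags on this side of $\Sigma$ are a first flag $\mathsf{stack}$ on the lowest edge $e_0$ and a last flag $\mathsf{stack}$ on the highest edge $e_1$. By \eqref{eq:ends}, $e_0$ is the first edge of the side $-d$ of the tile across it, and that side has first flag $\mathsf{stack}$. For both kinds, a nonempty first flag on a side $\pm\alpha$ requires $j=0$. So this tile is the bottom of its stack $\Sigma'$,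 which starts at the same height as $\Sigma$. The heights of $\Sigma$ and $\Sigma'$ differ by at most $1$. If $\Sigma$ were taller, the cell across $e_1$ would lie directly above $\Sigma'$, so $e_1$ would be the first edge of a side of a tile; it is also the last by \eqref{eq:ends}, which is impossible. So $e_1$ lies on the side $-d$ of $\Sigma'$ and has last flag $\mathsf{stack}$ there. A nonempty last flag on a side $\pm\alpha$ requires $j=N-1$, so $e_1$ is the highest edge of $\Sigma'$ and the heights agree. If the side $-d$ of $\Sigma'$ were $\mathrm{Ext}$, the flags on $e_0$ and $e_1$ would be the first and last flag of $\Omega_{-d}$, for the record $\Omega$ common to the tiles of $\Sigma'$; both would be $\mathsf{stack}$, contrary to (W2). So this side is $\mathrm{Int}$.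

The tiles with equal $j$ in $\Sigma$ and $\Sigma'$ start at heights that differ by at most $s$. By Lemma~\ref{lem:read}(ii), the field $\mathsf L$ of tile $j$ of the right stack is the core of tile $j$ of the left stack. By (TL) the stacks have consecutive $i$, the same $\Omega$, and the same $\pi$ in each row. Hence every stack lies in a unique \emph{block} of $N$ adjacent stacks with $i=0,\dots,N-1$ from left to right. The blocks are rectangles and partition $\mathbf Z^2$.

\emph{Step 3: a block is an $(m+1)$-tile.} In a block, $\Omega$ is constant, $\kappa$ depends only on $i$ and $\pi$ only on $j$; call the values $\kappa^{(i)}$ and $\pi^{(j)}$. Let $y=((\kappa^{(t)},\Omega))_{0\le t<8K_{m+1}}$, a word over $\Gamma_0$ by (W2); note $8K_{m+1}\le N$. By (TL) and (W5), the fields $u_\pm$ of tile $(i,j)$ are the fields $u$ of the tiles $(i\pm1,j)$, or $\perp$ at the ends. By (W6), the fields $u$ in row $0$ are the initial contents of the tape cells $0,\dots,N-1$ on input $y$. By (TB), row $j$ arises from row $j-1$ by $\operatorname{step}$. At time $j$ the head of $V$ is in a cell $\le j$, so no head enters from the cell $N$ before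 time $N$, and row $j$ is the content of the cells $0,\dots,N-1$ at time $j$. At time $N-1$ the head is in one of these cells, and by (W7) its state is accepting. By Lemma~\ref{lem:machine}, $y=\operatorname{Input}(\theta')$ for a unique type $\theta'$, which has level $m+1$ because $|y|=8K_{m+1}$.

Comparing letters, $\Omega=\Omega(\theta')$ and $\kappa^{(t)}=\kappa_t$ for $t<8K_{m+1}$; (W4) for the tile $(t,t)$ gives $\pi^{(t)}=\pi_t$ for these $t$. For $t\ge8K_{m+1}$ both equalities hold by (W3). Together with (W1), the core of tile $(i,j)$ is the core $\zeta_{i,j}$ built from $\theta'$. Its fields $\mathsf L,\mathsf B$ are the cores of its neighbors, or $\mathrm{Ext}$, so its type is $\operatorname{Child}_m(\theta';i,j)$. Stack $i$ has width $W+[i<p(\theta')]$, so with the heights from Step 1 the positions are \eqref{eq:pos}. Thus $x$ shows $\Pi_{\theta'}$ on the block.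

\emph{Step 4: there are no other $(m+1)$-tiles.} Let $Q$ be an $(m+1)$-tile of $x$ of type $\theta''$. Its children are $m$-tiles of $x$, so they are among the tiles above, and the child with address $(i,j)$ has indices $(i,j)$. The child $(i,j+1)$ is the tile across the side $+\beta$ of $(i,j)$, so the children with fixed $i$ form a stack in the sense of Step 1; consecutive ones are adjacent as in Step 2, so together they form a block. The word $y$ of this block is $\operatorname{Input}(\theta'')$, so $\theta''$ is the type found in Step 3.
\end{proof}

\begin{remark}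
The two kinds of flags are protected in different ways. A tile cannot pass off an $\mathrm{Ext}$ side as $\mathrm{Int}$, by \eqref{eq:flags}. A whole stack shows both flags of $\Omega_d$ on an $\mathrm{Ext}$ side $d=\pm\alpha$. The pair $\mathsf{tile},\mathsf{tile}$ must be allowed there, since it is what the parent displays on its sides $\pm\beta_{m+1}$; the pair $\mathsf{stack},\mathsf{stack}$ would imitate an $\mathrm{Int}$ side in Step 2 and is excluded by admissibility. Admissibility has to be part of (W2) because Step 2 precedes the computation.
\end{remark}

\begin{proof}[Proof of Theorem~\ref{thm:hier}]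
The objects were defined in Sections~\ref{sec:types} and~\ref{sec:sft}, and $X_0\ne\varnothing$ by Lemma~\ref{lem:cons}. Property (H1) follows from Lemma~\ref{lem:base} and Proposition~\ref{prop:recog} by induction. Property (H2) is the definition of $\Pi_{\theta'}$ together with Lemma~\ref{lem:child}.

For (H3), let $m\ge c$, $\theta'\in\mathcal T_{m+1}$, and consider a core $\zeta_{i,j}$ built from $\theta'$ with $2^m\le i,j\le N_m-2$. By \eqref{eq:c}, $8K_{m+1}\le2^m-2<i-1$, so $\kappa=\kappa_{\rm idle}$, likewise $\pi=\pi_{\rm idle}$, and the tape cells $i-1,i,i+1\le N_m-1$ are initially blank. The head stays in the cells $\le2^m-2<i-1$, so $u_-,u,u_+$ are blank and without head at all times. Since $j\ne N_m-1$, $p$ depends only on $(i,j)$. So $\zeta_{i,j}$ is a function of $(i,j)$ and $\Omega(\theta')$. For $(i,j)\in G_m$ this applies to $\zeta_{i,j}$, $\zeta_{i-1,j}$ and $\zeta_{i,j-1}$, so $\operatorname{Child}_m(\theta';i,j)$ depends only on $(i,j)$ and $\Omega(\theta')$.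

Now let the parent, of type $\theta'$, have its address in $G_{m+1}$; the address equals the indices of $\theta'$. Both indices lie strictly between $0$ and $N_{m+1}-1$, so all four sides of $\theta'$ are $\mathrm{Int}$, with flags $\mathsf{tile},\mathsf{tile}$ on $\pm\beta_{m+1}$ and $\varnothing,\varnothing$ on $\pm\alpha_{m+1}$. Also $q(\theta')=0$, because its column record is idle by (W3) and \eqref{eq:c}. So $\Omega(\theta')$ takes one fixed value, and the type of the child depends only on $m,i,j$.
\end{proof}

\begin{thebibliography}{9}
\bibitem{DT} Drmota and Tichy, \emph{Sequences, Discrepancies and Applications}, LNM 1651.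
\end{thebibliography}
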